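\title{Nonseparable reflexive spaces need not embed linearly into Lipschitz homeomorphic spaces}

\begin{abstract}
A separable reflexive Banach space that is Lipschitz homeomorphic to a Banach space $Y$ is linearly isomorphic to a subspace of $Y$. We show that this fails in every uncountable density. For each uncountable set $\Gamma$ we construct a superreflexive Banach lattice $Y$ of density $|\Gamma|$ that contains no isomorphic copy of $\ell_2(\omega_1)$, while $\ell_2(\Gamma)\oplus_2 Y$ is Lipschitz homeomorphic to $Y$ with distortion arbitrarily close to $1$. The homeomorphism is an infinite composition of coordinatewise planar rotations whose angles depend on the size of the coordinates relative to the norm of the point.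
\end{abstract}

\section{Introduction}\label{sec:intro}

All Banach spaces are real. For a map $f$ between Banach spaces, $\operatorname{Lip}(f)$ is the least $C$ with $\|f(x)-f(x')\|\le C\|x-x'\|$ for all $x,x'$. Two Banach spaces $X$ and $Y$ are \emph{Lipschitz homeomorphic} if there is a bijection $f:X\to Y$ such that $f$ and $f^{-1}$ are Lipschitz. The \emph{distortion} $\operatorname{Lip}(f)\operatorname{Lip}(f^{-1})\ge1$ measures how far $f$ is from a multiple of an isometry. We say that $X$ is \emph{isomorphic to a subspace of} $Y$, or \emph{embeds in} $Y$, if there are a bounded linear map $T:X\to Y$ and $\delta>0$ with $\|Tx\|\ge\delta\|x\|$ for all $x$. The \emph{density} $\operatorname{dens}X$ is the least cardinality of a dense subset of $X$.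

A Lipschitz homeomorphism remembers only distances, and the way to recover linear information from it is to differentiate. A Lipschitz map $f$ from a separable Banach space $Z$ into a Banach space with the Radon--Nikod\'ym property, in particular into a reflexive space, has a point $p$ of G\^ateaux differentiability (Aronszajn, Christensen, Mankiewicz; see \cite[Ch.~6]{BL}): there is a bounded linear map $D$ with $Dz=\lim_{t\to0}t^{-1}(f(p+tz)-f(p))$ for all $z\in Z$. If $a\|z-z'\|\le\|f(z)-f(z')\|\le b\|z-z'\|$ for all $z,z'$, then the difference quotients, and hence the limit, satisfy $a\|z\|\le\|Dz\|\le b\|z\|$.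

This gives the known theorem for separable spaces: \emph{if a separable reflexive space $X$ is Lipschitz homeomorphic to a Banach space $Y$, then $X$ embeds in $Y$.} Indeed, let $f:X\to Y$ be the homeomorphism. Then $Y=f(X)$ is separable; a derivative of $f^{-1}$ embeds $Y$ in $X$, so $Y$ is reflexive; and now a derivative of $f$ embeds $X$ in $Y$. We ask whether separability can be dropped.

\medskip
\noindent\textbf{Question.} \emph{Let $X$ be a nonseparable reflexive Banach space that is Lipschitz homeomorphic to a Banach space $Y$. Is $X$ isomorphic to a subspace of $Y$?}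
\medskip

There are reasons to guess yes. If $f:X\to Y$ is a Lipschitz homeomorphism and $Y$ is reflexive, then differentiating $f|_Z$ embeds every separable closed subspace $Z\subset X$ in $Y$ with distortion at most that of $f$, and one may hope to glue embeddings with uniform constants. For $X=\ell_2(\Gamma)$ gluing succeeds. For each finite-dimensional $E\subset Y$ let $D_E$ be a derivative of $f^{-1}|_E$. The norms $y\mapsto\|D_Ey\|$ satisfy the parallelogram law and lie between $\|y\|/\operatorname{Lip}(f)$ and $\operatorname{Lip}(f^{-1})\|y\|$. Their limit, along an ultrafilter on the finite-dimensional subspaces that contains every set $\{E:E\supset E_0\}$, is an equivalent Hilbert norm on $Y$. Homeomorphisms preserve density, so $Y$ is isomorphic to $\ell_2(\Gamma)$. Nevertheless the answer is no, and the obstruction is a Hilbert summand.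

\begin{theorem}\label{thm:main}
Let $\Gamma$ be an uncountable set. There is a superreflexive Banach lattice $Y$ of density $|\Gamma|$ such that, with $X=\ell_2(\Gamma)\oplus_2Y$, the following hold.
\begin{enumerate}
\item[(i)] $X$ and $Y$ are Lipschitz homeomorphic. Moreover, for every $\varepsilon>0$ there is a bijection $F:X\to Y$ with $\operatorname{Lip}(F)\operatorname{Lip}(F^{-1})\le1+\varepsilon$ (the spaces $X,Y$ are the same for all $\varepsilon$).
\item[(ii)] $\ell_2(\omega_1)$ is not isomorphic to a subspace of $Y$. Hence $X$ is not isomorphic to a subspace of $Y$.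
\end{enumerate}
\end{theorem}

Here $\oplus_2$ means $\|(z,y)\|^2=\|z\|_2^2+\|y\|^2$, and a space is \emph{superreflexive} if and only if it has an equivalent uniformly convex norm; such spaces are reflexive. The space $X$ is superreflexive as well and has density $|\Gamma|$ (Proposition~\ref{prop:super} and Lemma~\ref{lem:finite}). Three comments locate the example.

\emph{Density.} For an infinite cardinal $\tau$, the statement ``every reflexive space of density $\tau$ embeds in every Banach space Lipschitz homeomorphic to it'' holds if and only if $\tau=\aleph_0$: the case $\aleph_0$ is the separable theorem, and Theorem~\ref{thm:main} with $|\Gamma|=\tau$ refutes every uncountable $\tau$.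

\emph{Distortion.} The value $1$ is approached but not attained. If $F$ had distortion $1$, then $F/\operatorname{Lip}(F)$ would be a surjective isometry, hence affine by the Mazur--Ulam theorem, and $X$ would be isomorphic to $Y$.

\emph{Separable subspaces.} By (i) and the differentiation argument above, every separable subspace of $X$ embeds in $Y$ with distortion at most $1+\varepsilon$, for every $\varepsilon>0$. The obstruction in (ii) is purely nonseparable.

The space $Y$ is an $\ell_2$-sum of levels $E_n$ of functions on $\Gamma$. The norm of $E_n$ is the $\ell_2$-norm on vectors with few nonzero coordinates and is much weaker on vectors with many. The map $F$ stores a coordinate of $z\in\ell_2(\Gamma)$ on levels that depend on its size, whereas a linear map must assign levels to the basis vectors once and for all, and for uncountably many basis vectors this fails. Section~\ref{sec:idea} defines all objects and shows the mechanism on two small cases. Sections~\ref{sec:norms} and~\ref{sec:super} treat the norms, Section~\ref{sec:noembed}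 proves (ii), and Sections~\ref{sec:stages}--\ref{sec:F} prove (i).

\section{The construction and two small cases}\label{sec:idea}

\subsection{One point: the shift}

Let $\Gamma$ be a single point and let every level be a line, so that $Y=\ell_2$ and $X=\mathbb R\oplus_2\ell_2$. Write a point of $X$ as $(c;y_0,y_1,\dots)$ and call $c$ the \emph{carrier}. Let $Q_n$ be the quarter turn $(c,y_n)\mapsto(-y_n,c)$ in the plane of the carrier and level $n$. Then
\[
(c;y_0,y_1,y_2,\dots)\overset{Q_0}{\longmapsto}(-y_0;c,y_1,y_2,\dots)\overset{Q_1}{\longmapsto}(-y_1;c,-y_0,y_2,\dots)\overset{Q_2}{\longmapsto}\cdots .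
\]
At each step the carrier deposits its content and picks up the next one. Since $y_n\to0$, the carrier empties and the points converge to $(0;c,-y_0,-y_1,\dots)$. The limit map is a linear isometry of $X$ onto $Y$. For general $\Gamma$, if the carrier and all levels are $\ell_2(\Gamma)$, the same turns performed at every $\gamma\in\Gamma$ again give a linear isometry. For a counterexample we need levels that do not accept $\ell_2(\omega_1)$ linearly, yet are close enough to $\ell_2(\Gamma)$ for some version of the turns to survive.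

\subsection{The spaces}

From now on $\Gamma$ is uncountable. For $n\ge0$ and $k\ge1$ put
\begin{equation}\label{eq:param}
\alpha_n=2^{-n}e^{-2^n\pi/2},\qquad M_n=\lceil512\cdot2^n\alpha_n^{-4}\rceil,\qquad w^{(n)}_k=\min\{1,(M_n/k)^{1/2}\}.
\end{equation}
These values are explained at the end of the section. For $a:\Gamma\to[0,\infty)$ and $v:\Gamma\to\mathbb R$ let
\[
\Lambda_n(a)=\sup_\sigma\sum_{k\ge1}w_k^{(n)}a(\sigma(k)),\qquad N_n(v)=\Lambda_n(v^2)^{1/2},
\]
where $\sigma$ runs over the injective maps $\{1,2,\dots\}\to\Gamma$, and let $E_n=\{v:N_n(v)<\infty\}$. As a supremum of weighted $\ell_2$-seminorms, $N_n$ satisfies the triangle inequality. Since $w^{(n)}_k\le 1$ with equality for $k\le M_n$,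
\begin{equation}\label{eq:basic}
|v(\gamma)|\le N_n(v)\le\|v\|_2,\qquad N_n(v)=\|v\|_2\ \text{ if $v$ has at most $M_n$ nonzero coordinates.}
\end{equation}
Let $Y$ be the space of sequences $y=(y_n)_{n\ge0}$, $y_n\in E_n$, with $\|y\|^2=\sum_nN_n(y_n)^2<\infty$, and let $X=\ell_2(\Gamma)\oplus_2Y$. For $x=(z,y)\in X$ we call $z$ the \emph{carrier}, $y_n$ the \emph{level $n$}, and the numbers $z(\gamma)$, $y_n(\gamma)$ the \emph{entries} of $x$. We identify $u\in Y$ with $(0,u)\in X$.

Put $W_n(k)=\sum_{j\le k}w_j^{(n)}$ and $V_n(k)=\min\{k^2,M_nk\}$ for $k\ge0$. Then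
\begin{equation}\label{eq:W}
V_n(k)^{1/2}\le W_n(k)\le2V_n(k)^{1/2}.
\end{equation}
Indeed, $V_n(k)^{1/2}=kw_k^{(n)}\le W_n(k)$ for $k\ge1$ because the weights are nonincreasing; $W_n(k)=k$ for $k\le M_n$; and for $k>M_n$, comparing $\sum_{M_n<j\le k}j^{-1/2}$ with $\int_{M_n}^kt^{-1/2}\,dt$ gives $W_n(k)\le M_n+2\sqrt{M_n}(\sqrt k-\sqrt{M_n})\le2\sqrt{M_nk}$.

Flat vectors show what $N_n$ measures. For a finite set $A\subset\Gamma$ the best $\sigma$ lists $A$ first, so
\begin{equation}\label{eq:flat}
N_n(t1_A)^2=t^2W_n(|A|).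
\end{equation}
For $|A|=J$ the vector $J^{-1/2}1_A$ has $\ell_2$-norm $1$, while $N_n(J^{-1/2}1_A)^2$ equals $1$ for $J\le M_n$ and is at most $2(M_n/J)^{1/2}$ for all $J$. Each level loses the flat vectors of large support, which is what will exclude $\ell_2(\omega_1)$. The price is that the turn $Q_n$, performed at every $\gamma$, is unbounded: it moves $J^{-1/2}1_A$ from level $n$, where its norm is small, to the carrier, where its norm is $1$.

\subsection{Twists and stages}

The remedy is to turn only at those $\gamma$ where the pair $(z(\gamma),y_n(\gamma))$ is large compared with a scale $R$, which will eventually be $\|x\|$. There are few such $\gamma$, and on few points $N_n$ is Euclidean. Between ``no turn'' for short pairs and ``quarter turn'' for long pairs we must interpolate by a planar map $v\mapsto\rho_{\phi(|v|)}v$, where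
\[
\rho_\phi(a,b)=(a\cos\phi-b\sin\phi,\ a\sin\phi+b\cos\phi)
\]
is the rotation by $\phi$ and $|\cdot|$ is the Euclidean length. Such a map sends the ray $s\mapsto(s,0)$ to the curve $s(\cos\phi(s),\sin\phi(s))$, whose speed is $(1+s^2\phi'(s)^2)^{1/2}$. Infinitely many such maps will be composed, so the $n$th one needs a Lipschitz constant close to $1$; we ask for $s\phi'(s)\le2^{-n}$. The fastest admissible angle is $2^{-n}\ln s$ plus a constant, and it needs an interval of ratio $e^{2^n\pi/2}$ to grow by $\pi/2$. Accordingly let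
\[
\phi_n(s)=\begin{cases}0,&0\le s\le\alpha_n,\\ 2^{-n}\ln(s/\alpha_n),&\alpha_n\le s\le2^{-n},\\ \pi/2,&s\ge2^{-n}.\end{cases}
\]
The definitions agree at $s=2^{-n}$ by the choice of $\alpha_n$, and
\begin{equation}\label{eq:philip}
|\phi_n(s)-\phi_n(t)|\le2^{-n}|\ln(s/t)|\qquad(s,t>0).
\end{equation}
For $R>0$ the \emph{twist} $g_n^R(v)=\rho_{\phi_n(|v|/R)}v$ preserves $|v|$, so it is a bijection of $\mathbb R^2$ with inverse $v\mapsto\rho_{-\phi_n(|v|/R)}v$. It fixes $v$ if $|v|\le\alpha_nR$, and it is the quarter turn $(a,b)\mapsto(-b,a)$ if $|v|\ge2^{-n}R$.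

The \emph{stage} $S_n^R$ applies $g_n^R$ to the pair $(z(\gamma),y_n(\gamma))$ for every $\gamma\in\Gamma$ and leaves the other levels of $x=(z,y)$ unchanged. A point $\gamma$ is \emph{active} for $(x,n,R)$ if $|(z(\gamma),y_n(\gamma))|>\alpha_nR$; only entries at active points change. Lemma~\ref{lem:count} below shows that there are finitely many active points. Hence $S_n^R$ maps $X$ to $X$, and so does the map built from the inverse twists, which is its inverse: $S_n^R$ is a bijection of $X$.

\begin{example}[a flat carrier]\label{ex:flat}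
Let $|A|=J$, $x=(J^{-1/2}1_A,0)$ and $R=\|x\|=1$. Fix $m\ge0$ and apply $S^1_m,S^1_{m+1},\dots$ in turn. All points of $A$ behave alike. If the carrier is $t_n1_A$ before stage $n$, then level $n$ is still $0$, and the twist of $(t_n,0)$ gives
\[
t_m=J^{-1/2},\qquad t_{n+1}=t_n\cos\phi_n(t_n),\qquad\text{level $n$ becomes } s_n1_A,\quad s_n=t_n\sin\phi_n(t_n).
\]
We have $0\le t_{n+1}\le t_n$, and $t_{n+1}=0$ if $t_n\ge2^{-n}$; so $t_{n+1}\le2^{-n}$ and the carrier empties. From $t_n^2=t_{n+1}^2+s_n^2$ we get $\sum_ns_n^2=1/J$. Now $s_n\ne0$ forces $\alpha_n<t_n\le J^{-1/2}$, so $J<\alpha_n^{-2}\le M_n$ and $N_n(s_n1_A)^2=Js_n^2$ by \eqref{eq:basic}. The limit $u=(s_n1_A)_n\in Y$ (with $s_n=0$ for $n<m$) therefore has norm exactly $1$. If $J\le4^m$, then $t_m\ge2^{-m}$ and everything lands on level $m$ at once. If $J\ge\alpha_n^{-2}$, all levels up to $n$ stay empty. Thus each unit vector of $\ell_2(\Gamma)$ is stored on level $m$, but their normalized sums move up to levels that still measure them in the $\ell_2$-norm. No linear map does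 this.
\end{example}

The parameters now have the following roles. The factor $2^{-n}$ in \eqref{eq:philip} is summable, so that the Lipschitz constants of the stages have a convergent product. The upper threshold $2^{-n}$ tends to $0$, so that the carrier empties. These two choices determine $\alpha_n$. The number $M_n$ exceeds, by the factor $2^n$, the bound $512\alpha_n^{-4}$ for the number of points that are active for two given vectors (Lemma~\ref{lem:stage}). Finally, the weights tend to $0$, as (ii) requires, but slowly. If we took $w_k^{(n)}=0$ for $k>M_n$, then $N_n(v)^2\le M_n\|v\|_\infty^2$ and $E_n$ would be $\ell_\infty(\Gamma)$, which is not reflexive and gives no bound on the number of active points.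

\section{Properties of the norms}\label{sec:norms}

We order $X$ and $Y$ entrywise and apply operations such as $|x|$ and $x^2$ entrywise. Vectors are \emph{disjoint} if no two of them have a nonzero entry at the same place. If $|x|\le|x'|$ and $x'\in X$, then $x\in X$ and $\|x\|\le\|x'\|$.

\begin{lemma}\label{lem:complete}
$Y$ and $X$ are Banach lattices.
\end{lemma}

\begin{proof}
It remains to prove that $Y$ is complete. The norm of $y$ is the supremum, over integers $p,k_0$ and injective $\sigma_0,\dots,\sigma_p$, of the seminorms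
\[
\pi(y)=\Big(\sum_{n\le p}\sum_{k\le k_0}w_k^{(n)}y_n(\sigma_n(k))^2\Big)^{1/2},
\]
each of which depends on finitely many entries. Let $(y^i)$ be Cauchy in $Y$. By \eqref{eq:basic} it converges entrywise to some $y$. If $\|y^i-y^j\|\le\eta$ for $i,j\ge i_0$, then $\pi(y^i-y)=\lim_j\pi(y^i-y^j)\le\eta$ for all $\pi$ and $i\ge i_0$. So $y\in Y$ and $\|y^i-y\|\le\eta$ for $i\ge i_0$.
\end{proof}

The stages do not preserve the norm, but they preserve the total size of $x=(z,y)$ at each point of $\Gamma$,
\[
r_x(\gamma)=\Big(z(\gamma)^2+\sum_ny_n(\gamma)^2\Big)^{1/2},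
\]
because twists preserve lengths. By \eqref{eq:basic}, $r_x(\gamma)\le\|x\|$, and therefore
\begin{equation}\label{eq:rcont}
|r_x(\gamma)-r_{x'}(\gamma)|\le r_{x-x'}(\gamma)\le\|x-x'\|.
\end{equation}

\begin{lemma}[counting]\label{lem:count}
For $x\in X$ and $h>0$ we have $\#\{\gamma:r_x(\gamma)>h\}\le(\|x\|/h)^4$.
\end{lemma}

\begin{proof}
Let $\gamma_1,\dots,\gamma_k$ be distinct with $r_x(\gamma_j)>h$. Since $\sum_{j\le k}j^{-1/2}\ge k^{1/2}$ and $j^{-1/2}\le w_j^{(n)}\le1$ for all $n$,
\[
h^2k^{1/2}\le\sum_{j\le k}j^{-1/2}r_x(\gamma_j)^2\le\sum_{j\le k}z(\gamma_j)^2+\sum_n\sum_{j\le k}w_j^{(n)}y_n(\gamma_j)^2\le\|x\|^2.\qedhere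
\]
\end{proof}

In particular $\operatorname{supp}x=\{\gamma:r_x(\gamma)\ne0\}$ is countable, and $E_n\subset c_0(\Gamma)$, the space of functions $v$ with $\{|v|>h\}$ finite for every $h>0$. An active point for $(x,n,R)$ satisfies $r_x(\gamma)>\alpha_nR$, so there are finitely many. The nonzero values of a function in $c_0(\Gamma)$ can be listed in nonincreasing order of modulus, and this list computes the norm.

\begin{lemma}[rearrangement]\label{lem:rearr}
Let $0\le a\in c_0(\Gamma)$, let $a(\xi_1)\ge a(\xi_2)\ge\cdots$ be the finite or infinite list of its nonzero values, and let $d_a(t)=\#\{\gamma:a(\gamma)>t\}$. Then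
\[
\Lambda_n(a)=\sum_kw_k^{(n)}a(\xi_k)=\int_0^\infty W_n(d_a(t))\,dt.
\]
\end{lemma}

\begin{proof}
For injective $\sigma$, writing $a(\sigma(k))=\int_0^\infty 1_{\{t<a(\sigma(k))\}}\,dt$ and interchanging sum and integral gives
\[
\sum_kw^{(n)}_ka(\sigma(k))=\int_0^\infty\sum_{k:\,a(\sigma(k))>t}w_k^{(n)}\,dt\le\int_0^\infty W_n(d_a(t))\,dt,
\]
because the inner sum has at most $d_a(t)$ terms and the weights are nonincreasing. For $\sigma(k)=\xi_k$, extended injectively if the list is finite, the inner sum runs over $k\le d_a(t)$ and equality holds.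
\end{proof}

\begin{lemma}[2-convexity]\label{lem:convex}
For $x^1,\dots,x^p\in X$ we have $\big\|(\sum_i(x^i)^2)^{1/2}\big\|^2\le\sum_i\|x^i\|^2$. In particular $\|\sum_ix^i\|^2\le\sum_i\|x^i\|^2$ if the $x^i$ are disjoint.
\end{lemma}

\begin{proof}
As a supremum of additive functionals, $\Lambda_n$ is subadditive, so $\Lambda_n(\sum_i(y^i_n)^2)\le\sum_iN_n(y_n^i)^2$. Sum over $n$ and add the carriers, for which equality holds. For disjoint vectors $|\sum_ix^i|=(\sum_i(x^i)^2)^{1/2}$.
\end{proof}

The next lemma is the quantitative form of ``$E_n$ looks like $\ell_2$ on few points'': a small set of points splits off almost orthogonally. For $n\ge0$ and $L\subset\Gamma$ let $P_{n,L}x$ keep the entries $z(\gamma),y_n(\gamma)$, $\gamma\in L$, of $x=(z,y)$ and replace all others by $0$.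

\begin{lemma}[splitting]\label{lem:split}
Let $|L|\le2^{-n}M_n$ and $P=P_{n,L}$. Then $\|Px\|^2=\sum_{\gamma\in L}\big(z(\gamma)^2+y_n(\gamma)^2\big)$ and
\[
\|x\|^2\le\|Px\|^2+\|x-Px\|^2\le(1+2^{-n})\|x\|^2\qquad(x\in X).
\]
\end{lemma}

\begin{proof}
The formula for $\|Px\|$ is \eqref{eq:basic}, and the left inequality is Lemma~\ref{lem:convex}. For the right inequality write $l=|L|$, $M=M_n$, $N=N_n$, $w=w^{(n)}$, $v=y_n$. The carrier and the levels other than $n$ contribute the same amount to $\|Px\|^2+\|x-Px\|^2$ as to $\|x\|^2$, so it suffices to show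
\begin{equation}\label{eq:split}
\|v1_L\|_2^2+N(v1_{\Gamma\setminus L})^2\le(1+l/M)N(v)^2 .
\end{equation}
Let $\xi_1,\xi_2,\ldots\in\Gamma\setminus L$ list the nonzero values of $v1_{\Gamma\setminus L}$ in nonincreasing order of modulus. By Lemma~\ref{lem:rearr}, $N(v1_{\Gamma\setminus L})^2=\sum_kw_kv(\xi_k)^2$. Listing first $L$ and then the $\xi_k$, and using $w_1=\dots=w_l=1$, we get $\|v1_L\|_2^2+\sum_kw_{k+l}v(\xi_k)^2\le N(v)^2$. So \eqref{eq:split} follows once $w_k/w_{k+l}\le(1+l/M)^{1/2}$ for all $k$. If $k+l\le M$, the ratio is $1$. If $k\le M<k+l$, it is $((k+l)/M)^{1/2}\le(1+l/M)^{1/2}$. If $k>M$, it is $(1+l/k)^{1/2}\le(1+l/M)^{1/2}$.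
\end{proof}

The restriction on $|L|$ matters: for $v=1_L$ the left side of \eqref{eq:split} is $l$, while $N(v)^2\le2\sqrt{Ml}$. For $y\in Y$ let $y^{<p}$ denote $y$ with the levels $n\ge p$ replaced by $0$; then $\|y-y^{<p}\|^2=\sum_{n\ge p}N_n(y_n)^2\to0$ as $p\to\infty$.

\begin{lemma}[finite approximation]\label{lem:finite}
For $y\in Y$ and $\eta>0$ there is $q$, obtained from $y$ by replacing all but finitely many entries by $0$, with $\|y-q\|\le\eta$. Moreover $\operatorname{dens}Y=\operatorname{dens}X=|\Gamma|$.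
\end{lemma}

\begin{proof}
After replacing $y$ by $y^{<p}$ it suffices to treat one $v\in E_n$. List its nonzero values as $|v(\xi_1)|\ge|v(\xi_2)|\ge\cdots$; we may assume that the list is infinite. By Lemma~\ref{lem:rearr}, deleting the first $j$ of them leaves a vector with squared norm $\sum_kw^{(n)}_kv(\xi_{k+j})^2$. Each term tends to $0$ as $j\to\infty$ and is at most $w_k^{(n)}v(\xi_k)^2$, which is summable. So the sum tends to $0$ by dominated convergence.

By the first part and $N_n\le\|\cdot\|_2$, the vectors with finitely many nonzero entries, all rational, are dense in $Y$ and in $X$; there are $|\Gamma|$ of them. Conversely, the vectors with $1_{\{\gamma\}}$ on level $0$ and zeros elsewhere are $|\Gamma|$ points at mutual distance at least $1$, so the open balls of radius $1/2$ about them are disjoint and each meets every dense set.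
\end{proof}

\section{Superreflexivity}\label{sec:super}

A norm is \emph{uniformly convex} if for every $\eta>0$ there is $\eta'>0$ such that $\|x\|=\|x'\|=1$ and $\|x-x'\|\ge\eta$ imply $\|(x+x')/2\|\le1-\eta'$. For lattices, such a renorming follows from inequalities between norms. A Banach lattice is \emph{$p$-convex}, respectively \emph{$q$-concave}, with constant $C$ if for all finite families
\[
\Big\|\Big(\sum_i|x^i|^p\Big)^{1/p}\Big\|\le C\Big(\sum_i\|x^i\|^p\Big)^{1/p},\quad\text{respectively}\quad\Big(\sum_i\|x^i\|^q\Big)^{1/q}\le C\Big\|\Big(\sum_i|x^i|^q\Big)^{1/q}\Big\|;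
\]
in $X$ these expressions are computed entrywise. It satisfies a \emph{lower $r$-estimate} if $(\sum_i\|x^i\|^r)^{1/r}\le C\|\sum_ix^i\|$ for all finite disjoint families. We use three facts from \cite{LT}. A lattice with a lower $4$-estimate is $q$-concave for every $q>4$ \cite[Thm.~1.f.7]{LT}. A $2$-convex and $q$-concave lattice can be equivalently renormed, keeping the order, so that both constants equal $1$ \cite[Prop.~1.d.8]{LT}. It is then uniformly convex \cite[Thm.~1.f.1]{LT}.

\begin{proposition}\label{prop:super}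
$X$ and $Y$ are superreflexive.
\end{proposition}

\begin{proof}
A uniformly convex norm on $X$ restricts to one on $Y$, and $X$ is $2$-convex by Lemma~\ref{lem:convex}. So it suffices to prove a lower $4$-estimate for $X$. The exponent is suggested by flat vectors: $N_n(1_A)^4=W_n(|A|)^2$ is comparable to $V_n(|A|)$, and $V_n$ is superadditive. Indeed $V_n(k)=k\min\{k,M_n\}$, and for $k=\sum_ik_i$ we have $\sum_ik_i\min\{k_i,M_n\}\le k\min\{k,M_n\}$.

Let $x^i=(z^i,y^i)$, $i\le p$, be disjoint. Fix $n$, put $a_i=(y_n^i)^2$ and $a=\sum_ia_i=(\sum_iy_n^i)^2$. By disjointness $d_a=\sum_id_{a_i}$, and by \eqref{eq:W}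
\[
\sum_iW_n(d_{a_i})^2\le4\sum_iV_n(d_{a_i})\le4V_n(d_a)\le4W_n(d_a)^2 .
\]
Lemma~\ref{lem:rearr} and Minkowski's inequality (the Euclidean norm of an integral of an $\mathbb R^p$-valued function is at most the integral of the norm) give
\[
\Big(\sum_iN_n(y_n^i)^4\Big)^{1/2}\le\int_0^\infty\Big(\sum_iW_n(d_{a_i}(t))^2\Big)^{1/2}dt\le2\int_0^\infty W_n(d_a(t))\,dt=2N_n\Big(\sum_iy_n^i\Big)^2 .
\]
For the carriers, $(\sum_i\|z^i\|_2^4)^{1/2}\le\sum_i\|z^i\|_2^2=\|\sum_iz^i\|_2^2$. The vector $(\|x^i\|^2)_{i\le p}$ is the sum of $(\|z^i\|_2^2)_{i\le p}$ and of the vectors $(N_n(y^i_n)^2)_{i\le p}$, $n\ge0$. The triangle inequality in $\mathbb R^p$ yields $(\sum_i\|x^i\|^4)^{1/2}\le2\|\sum_ix^i\|^2$.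
\end{proof}

\section{$\ell_2(\omega_1)$ does not embed in $Y$}\label{sec:noembed}

The separable space $\ell_2$ does embed in $Y$: for distinct $\gamma_0,\gamma_1,\dots$, the vectors with $1_{\{\gamma_n\}}$ on level $n$ and zeros elsewhere span an isometric copy. This copy escapes to higher and higher levels. An uncountable family cannot escape, since there are only countably many levels.

\begin{proposition}\label{prop:noembed}
$\ell_2(\omega_1)$ is not isomorphic to a subspace of $Y$.
\end{proposition}

\begin{proof}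
Let $T:\ell_2(\omega_1)\to Y$ be bounded and linear with $\|Tx\|\ge\delta\|x\|$, $\delta>0$, and let $(e_\beta)_{\beta<\omega_1}$ be the unit vector basis. We find many basis vectors whose images are disjointly supported and essentially of one finite shape; their normalized sum is then nearly flat on a bounded number of levels.

\emph{Step 1: disjoint supports.} For fixed $n$ and $\xi\in\Gamma$, the map $x\mapsto(Tx)_n(\xi)$ is a bounded functional on $\ell_2(\omega_1)$ by \eqref{eq:basic}. It is the inner product with a vector of $\ell_2(\omega_1)$, which has countable support, so $(Te_\beta)_n(\xi)\ne0$ for only countably many $\beta$. Hence each $\xi$ lies in $\operatorname{supp}Te_\beta$ for only countably many $\beta$. Each set $\operatorname{supp}Te_\beta$ is countable by Lemma~\ref{lem:count} and nonempty because $\|Te_\beta\|\ge\delta$. Choose $\beta_i$ recursively for $i<\omega_1$. Given $\beta_j$ for $j<i$, the set $U=\bigcup_{j<i}\operatorname{supp}Te_{\beta_j}$ is countable, so $\operatorname{supp}Te_\beta$ meets $U$ for only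 countably many $\beta$, among them all $\beta_j$, $j<i$. Let $\beta_i$ be any other element of $\omega_1$. The $\beta_i$ are distinct, and the vectors $u_i=Te_{\beta_i}$ have pairwise disjoint supports.

\emph{Step 2: a common shape.} By Lemma~\ref{lem:finite} choose $q_i$, a restriction of $u_i$ to finitely many entries, with $\|u_i-q_i\|\le\delta/2$. All entries of $q_i$ have modulus at most $\|u_i\|\le\|T\|$. There are uncountably many $i$ and countably many pairs of integers, so one pair $(s,p)$ serves infinitely many $i$: the vector $q_i$ has at most $s$ nonzero entries, all on levels $k<p$.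

\emph{Step 3: averaging.} Let $I$ be a set of $J$ such indices and $x=J^{-1/2}\sum_{i\in I}e_{\beta_i}$, so $\|x\|=1$. By Lemma~\ref{lem:convex},
\[
\Big\|J^{-1/2}\sum_{i\in I}(u_i-q_i)\Big\|^2\le J^{-1}\sum_{i\in I}\|u_i-q_i\|^2\le\delta^2/4 .
\]
On each level $k<p$ the vector $J^{-1/2}\sum_{i\in I}q_i$ has at most $sJ$ nonzero entries, and by disjointness each has modulus at most $\|T\|J^{-1/2}$. By \eqref{eq:flat} and \eqref{eq:W},
\[
\Big\|J^{-1/2}\sum_{i\in I}q_i\Big\|^2\le\sum_{k<p}\|T\|^2\frac{W_k(sJ)}{J}\le2\|T\|^2\sum_{k<p}\Big(\frac{sM_k}{J}\Big)^{1/2}\longrightarrow0\qquad(J\to\infty).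
\]
So $\|Tx\|<\delta$ for large $J$, a contradiction.
\end{proof}

Since $\Gamma$ is uncountable, $\ell_2(\omega_1)$ is isometric to a subspace of $\ell_2(\Gamma)\subset X$, and part (ii) of Theorem~\ref{thm:main} follows. Only here do we use that $\Gamma$ is uncountable. The construction of $F$ needs only an infinite $\Gamma$.

\section{Lipschitz estimates for the stages}\label{sec:stages}

For a fixed scale $R$ the number of active points is unbounded on $X$, and Lemma~\ref{lem:split} does not apply. The scale must therefore follow the point, $R=\|x\|$, and two points must be compared under stages with two different scales. All estimates below carry a term for this change of scale. Throughout, $R,R'>0$ and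
\[
\lambda=|\ln(R/R')| .
\]

\begin{lemma}[one twist]\label{lem:twist}
For $v,v'\in\mathbb R^2$,
\[
|g_n^R(v)-g_n^{R'}(v')|\le(1+2^{-n})|v-v'|+2^{-n}\lambda\min\{|v|,|v'|\},
\]
and the same holds for the inverse twists.
\end{lemma}

\begin{proof}
By symmetry let $|v|\le|v'|$. If $v=0$, the left side is $|v'|=|v-v'|$. Let $v\ne0$ and let $\phi,\phi'$ be the two angles. A chord is shorter than its arc, so
\[
|\rho_\phi v-\rho_{\phi'}v'|\le|\rho_\phi v-\rho_{\phi'}v|+|\rho_{\phi'}(v-v')|\le|\phi-\phi'|\,|v|+|v-v'| .
\]
By \eqref{eq:philip}, $|\phi-\phi'|\le2^{-n}(\ln(|v'|/|v|)+\lambda)$, and $\ln t\le t-1$ gives $|v|\ln(|v'|/|v|)\le|v'|-|v|\le|v-v'|$. For the inverses replace $\phi,\phi'$ by $-\phi,-\phi'$.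
\end{proof}

We need a domain on which the number of active points is bounded and which the stages preserve. A ball has the first property, by Lemma~\ref{lem:count}, but not the second. So we keep from the ball only the consequence that we use, and express it through the invariant $r_x$:
\[
\mathcal A_R=\{x\in X:\ \#\{\gamma:r_x(\gamma)>\alpha_nR\}\le(4/\alpha_n)^4\text{ for all }n\ge0\}.
\]
We record:
\begin{enumerate}
\item[(A1)] if $\|x\|\le4R$, then $x\in\mathcal A_R$ (Lemma~\ref{lem:count});
\item[(A2)] if $x\in\mathcal A_R$, $x'\in X$ and $r_{x'}\le r_x$, then $x'\in\mathcal A_R$;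
\item[(A3)] $S_n^R$ and $(S_n^R)^{-1}$ preserve $r_x$, hence map $\mathcal A_R$ into itself, and they fix $0$.
\end{enumerate}

\begin{lemma}[one stage]\label{lem:stage}
For $x\in\mathcal A_R$ and $x'\in\mathcal A_{R'}$,
\[
\|S_n^Rx-S_n^{R'}x'\|\le(1+2^{-n})^{3/2}\|x-x'\|+2^{-n}\lambda\min\{\|x\|,\|x'\|\},
\]
and the same holds for the inverse stages.
\end{lemma}

\begin{proof}
Let $L$ be the set of points active for $(x,n,R)$ or for $(x',n,R')$. An active point has $r_x(\gamma)>\alpha_nR$ or $r_{x'}(\gamma)>\alpha_nR'$, so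
\[
|L|\le2(4/\alpha_n)^4=512\alpha_n^{-4}\le2^{-n}M_n ,
\]
and Lemma~\ref{lem:split} applies to $P=P_{n,L}$. Put $\Delta=x-x'$ and $\widetilde\Delta=S_n^Rx-S_n^{R'}x'$. Both stages change only entries kept by $P$, so $\widetilde\Delta-P\widetilde\Delta=\Delta-P\Delta$; let $s$ be the norm of this vector. On the range of $P$ the norm is Euclidean, so Lemma~\ref{lem:twist} at each $\gamma\in L$ and the triangle inequality in $\ell_2(L)$ give $\|P\widetilde\Delta\|\le a+b$ with
\[
a=(1+2^{-n})\|P\Delta\|,\qquad b=2^{-n}\lambda\|Px\|\le2^{-n}\lambda\|x\| .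
\]
By the left inequality of Lemma~\ref{lem:split} and the triangle inequality for $(a+b,s)=(a,s)+(b,0)$,
\[
\|\widetilde\Delta\|\le\sqrt{(a+b)^2+s^2}\le\sqrt{a^2+s^2}+b .
\]
By the right inequality, $a^2+s^2\le(1+2^{-n})^2(\|P\Delta\|^2+\|\Delta-P\Delta\|^2)\le(1+2^{-n})^3\|\Delta\|^2$. This is the claim with $\|x\|$ in the last term, and by symmetry it holds with $\|x'\|$. The inverse stages also change only entries at active points, and Lemma~\ref{lem:twist} covers the inverse twists, so the proof applies to them without change.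
\end{proof}

To make the distortion small we skip the first stages. Fix an integer $m\ge3$ and put
\[
K=K_m=\prod_{n\ge m}(1+2^{-n})^{3/2}\le\exp\Big(\tfrac32\sum_{n\ge m}2^{-n}\Big)=\exp(3\cdot2^{-m})\le e^{3/8}<2 .
\]

\begin{lemma}[compositions]\label{lem:comp}
Let $p\ge0$ and let $n_1,\dots,n_p\ge m$ be distinct. Let $\Psi^R$ be the composition of $S^R_{n_1},\dots,S^R_{n_p}$, applied in this order, or of their inverses, applied in this order. Then for $x\in\mathcal A_R$ and $x'\in\mathcal A_{R'}$
\begin{equation}\label{eq:comp}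
\|\Psi^Rx-\Psi^{R'}x'\|\le K\big(\|x-x'\|+2^{1-m}\lambda\min\{\|x\|,\|x'\|\}\big).
\end{equation}
\end{lemma}

\begin{proof}
Put $a_j=(1+2^{-n_j})^{3/2}$, $\Pi_j=a_1\cdots a_j$, $\Pi_0=1$. Let $x_j,x_j'$ be the points after $j$ steps, which lie in $\mathcal A_R$ and $\mathcal A_{R'}$ by (A3), and let $d_j=\|x_j-x_j'\|$. Lemma~\ref{lem:stage} with second point $0$ and $R'=R$ gives $\|x_j\|\le a_j\|x_{j-1}\|$, so $\|x_j\|\le\Pi_j\|x\|$. Applied to $x_{j-1},x'_{j-1}$ it gives $d_j\le a_jd_{j-1}+2^{-n_j}\lambda\Pi_{j-1}\|x\|$. Dividing by $\Pi_j\ge\Pi_{j-1}$,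
\[
\frac{d_j}{\Pi_j}\le\frac{d_{j-1}}{\Pi_{j-1}}+2^{-n_j}\lambda\|x\| .
\]
Sum over $j$. As the $n_j\ge m$ are distinct, $\sum_j2^{-n_j}\le2^{1-m}$ and $\Pi_p\le K$. By symmetry the bound also holds with $\|x'\|$.
\end{proof}

\section{The infinite composition at a fixed scale}\label{sec:limit}

For $n\ge m$ let $\Phi_n^R=S^R_{n-1}\cdots S^R_m$, with $\Phi_m^R$ the identity. Both $\Phi_n^R$ and $(\Phi_n^R)^{-1}=(S_m^R)^{-1}\cdots(S^R_{n-1})^{-1}$ satisfy \eqref{eq:comp}. We show that they converge, to mutually inverse maps between $\mathcal A_R$ and $Y\cap\mathcal A_R$.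

\begin{lemma}\label{lem:f}
For $x\in\mathcal A_R$ the limit $f_R(x)=\lim_n\Phi_n^Rx$ exists in norm and lies in $Y\cap\mathcal A_R$.
\end{lemma}

\begin{proof}
Let $x=(z,y)$. Stage $k$ changes only the carrier and level $k$. So each level $k\ge m$ is changed once, to some $u_k\in E_k$, and with $u_k=y_k$ for $k<m$ we have
\[
\Phi_n^Rx=(c_n;u_0,\dots,u_{n-1},y_n,y_{n+1},\dots),\qquad c_n\in\ell_2(\Gamma).
\]
By \eqref{eq:comp} with $x'=0$ and $R'=R$, $\sum_{k<n}N_k(u_k)^2\le\|\Phi_n^Rx\|^2\le K^2\|x\|^2$ for all $n$, so $u=(u_k)\in Y$. Now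
\[
\|\Phi_n^Rx-u\|^2=\|c_n\|_2^2+\sum_{k\ge n}N_k(y_k-u_k)^2 ,
\]
and the last sum tends to $0$ since $y-u\in Y$. It remains to show that the carrier empties, $\|c_n\|_2\to0$.

The difficulty is that stage $n$ also loads part of $y_n$ onto the carrier. This does not happen if the high levels vanish, and the general case follows by approximation. Let $p\ge m$ and $\hat x=(z,y^{<p})$, which lies in $\mathcal A_R$ by (A2), and let $\hat c_n$ be the carrier of $\Phi_n^R\hat x$. For $n\ge p$, level $n$ of $\Phi_n^R\hat x$ is $0$, so as in Example~\ref{ex:flat}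
\[
\hat c_{n+1}(\gamma)=\hat c_n(\gamma)\cos\phi_n(|\hat c_n(\gamma)|/R).
\]
This vanishes if $|\hat c_n(\gamma)|\ge2^{-n}R$, so in all cases $|\hat c_{n+1}(\gamma)|\le\min\{|\hat c_n(\gamma)|,2^{-n}R\}$. Thus $\hat c_n\to0$ pointwise and $|\hat c_n|\le|\hat c_p|\in\ell_2(\Gamma)$ for $n\ge p$, and $\|\hat c_n\|_2\to0$ by dominated convergence. By \eqref{eq:comp}, $\|c_n-\hat c_n\|_2\le K\|x-\hat x\|=K\|y-y^{<p}\|$. Hence $\limsup_n\|c_n\|_2\le K\|y-y^{<p}\|$ for every $p$, and $\|c_n\|_2\to0$.

So $\Phi_n^Rx\to u$. By (A3) and \eqref{eq:rcont}, $r_u=r_x$, and $u\in\mathcal A_R$ by (A2).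
\end{proof}

The inverse compositions grow at the other end: in passing from $(\Phi_n^R)^{-1}$ to $(\Phi_{n+1}^R)^{-1}$ the new map is applied \emph{first}. What makes them converge on $Y$ is that the high inverse stages hardly move a point whose carrier is $0$ and whose high levels are small.

\begin{lemma}\label{lem:h}
For $u\in Y\cap\mathcal A_R$ the limit $h_R(u)=\lim_n(\Phi_n^R)^{-1}u$ exists in norm and lies in $\mathcal A_R$. The maps $f_R:\mathcal A_R\to Y\cap\mathcal A_R$ and $h_R:Y\cap\mathcal A_R\to\mathcal A_R$ are inverse to each other.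
\end{lemma}

\begin{proof}
For $m\le p<n$ let $q_{p,n}=(S_p^R)^{-1}\cdots(S_{n-1}^R)^{-1}u\in\mathcal A_R$. The point $u^{<p}$ lies in $\mathcal A_R$ by (A2), and it is fixed by $(S_k^R)^{-1}$ for $k\ge p$ because its carrier and its level $k$ vanish. By \eqref{eq:comp}, $\|q_{p,n}-u^{<p}\|\le K\|u-u^{<p}\|$, and so
\begin{equation}\label{eq:q}
\|q_{p,n}-u\|\le(K+1)\|u-u^{<p}\| .
\end{equation}
Put $x_n=(\Phi_n^R)^{-1}u$. Then $x_n=(\Phi_p^R)^{-1}q_{p,n}$, and \eqref{eq:comp} and \eqref{eq:q} give $\|x_n-x_p\|\le K(K+1)\|u-u^{<p}\|\to0$ as $p\to\infty$, uniformly in $n>p$. So $(x_n)$ is Cauchy. Its limit $x=h_R(u)$ has $r_x=r_u$ by (A3) and \eqref{eq:rcont}, and $x\in\mathcal A_R$ by (A2).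

To see that $f_R(h_R(u))=u$, fix $p$. The map $\Phi_p^R$ is continuous on $\mathcal A_R$ by \eqref{eq:comp}, so $\Phi_p^Rx=\lim_n\Phi_p^Rx_n=\lim_nq_{p,n}$. By \eqref{eq:q}, $\|\Phi_p^Rx-u\|\le(K+1)\|u-u^{<p}\|$, and $p\to\infty$ gives $f_R(x)=u$.

To see that $h_R(f_R(x))=x$ for $x\in\mathcal A_R$, let $u=f_R(x)$. By \eqref{eq:comp} and Lemma~\ref{lem:f},
\[
\|x-(\Phi_n^R)^{-1}u\|=\|(\Phi_n^R)^{-1}\Phi_n^Rx-(\Phi_n^R)^{-1}u\|\le K\|\Phi_n^Rx-u\|\to0.\qedhere
\]
\end{proof}

Letting $n\to\infty$ in \eqref{eq:comp}, we obtain for $x\in\mathcal A_R$, $x'\in\mathcal A_{R'}$ and for $u\in Y\cap\mathcal A_R$, $u'\in Y\cap\mathcal A_{R'}$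
\begin{align}
\|f_R(x)-f_{R'}(x')\|&\le K\big(\|x-x'\|+2^{1-m}\lambda\min\{\|x\|,\|x'\|\}\big),\label{eq:f}\\
\|h_R(u)-h_{R'}(u')\|&\le K\big(\|u-u'\|+2^{1-m}\lambda\min\{\|u\|,\|u'\|\}\big).\label{eq:h}
\end{align}
Since $f_R(0)=0=h_R(0)$, these include
\begin{equation}\label{eq:norms}
\|f_R(x)\|\le K\|x\|,\qquad\|h_R(u)\|\le K\|u\| .
\end{equation}

\section{The homeomorphism}\label{sec:F}

Define $F=F_m:X\to Y$ by $F(0)=0$ and $F(x)=f_{\|x\|}(x)$ for $x\ne0$; this makes sense because $x\in\mathcal A_{\|x\|}$ by (A1). The change of scale now costs little: for $0<R\le R'$,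
\begin{equation}\label{eq:log}
R\ln(R'/R)\le R'-R ,
\end{equation}
and for $R=\|x\|$, $R'=\|x'\|$ the right side is at most $\|x-x'\|$. Put $\theta_m=2^{1-m}K_m^2$. Since $m\ge3$, $\theta_m\le\frac14e^{3/4}<1$.

\begin{proposition}\label{prop:F}
$F$ is a bijection of $X$ onto $Y$, and for all $x,x'\in X$
\[
\frac{1-\theta_m}{K_m}\,\|x-x'\|\le\|F(x)-F(x')\|\le K_m(1+2^{1-m})\|x-x'\| .
\]
\end{proposition}

\begin{proof}
Let $R=\|x\|\le R'=\|x'\|$, $u=F(x)$, $u'=F(x')$. If $x=0\neq x'$, then \eqref{eq:norms} gives $\|u'\|\le K\|x'\|$ and $\|x'\|=\|h_{R'}(u')\|\le K\|u'\|$, which imply both inequalities. Let $R>0$.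

\emph{Upper bound.} By \eqref{eq:log}, $\lambda\min\{\|x\|,\|x'\|\}=R\ln(R'/R)\le\|x-x'\|$. Insert this in \eqref{eq:f}.

\emph{Lower bound.} By Lemma~\ref{lem:h}, $x=h_R(u)$ and $x'=h_{R'}(u')$. The scale term in \eqref{eq:h} is controlled by $\|x-x'\|$ rather than by $\|u-u'\|$, but it has a small coefficient and can be absorbed. By \eqref{eq:norms} and \eqref{eq:log}, $\lambda\|u\|\le KR\ln(R'/R)\le K\|x-x'\|$. So \eqref{eq:h} gives $\|x-x'\|\le K\|u-u'\|+\theta_m\|x-x'\|$, which is the lower bound. In particular $F$ is injective.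

\emph{Surjectivity.} Let $u\in Y$, $u\ne0$. A preimage must have the form $x=h_R(u)$ with $R=\|x\|$, and the scale $R$ is not known in advance; we find it as a fixed point. Let $I=[\|u\|/K,K\|u\|]$. For $R\in I$ we have $\|u\|\le KR\le4R$, so $u\in\mathcal A_R$ by (A1), and $\psi(R)=\|h_R(u)\|$ is defined. By \eqref{eq:h} with $u'=u$, $|\psi(R)-\psi(R')|\le2^{1-m}K\|u\|\,|\ln(R/R')|$, so $\psi$ is continuous on $I$. By \eqref{eq:norms}, $\psi(R)\le K\|u\|$ and $\|u\|=\|f_R(h_R(u))\|\le K\psi(R)$. Thus $\psi$ maps $I$ into $I$, the function $\psi(R)-R$ is nonnegative at the left endpoint and nonpositive at the right, and by the intermediate value theorem $\psi(R)=R$ for some $R\in I$. For $x=h_R(u)$ we get $\|x\|=R$ and $F(x)=f_R(h_R(u))=u$.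
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The space $Y$ is a superreflexive Banach lattice of density $|\Gamma|$ by Lemma~\ref{lem:complete}, Proposition~\ref{prop:super} and Lemma~\ref{lem:finite}. Part (ii) was proved in Section~\ref{sec:noembed}. By Proposition~\ref{prop:F}, for every $m\ge3$ the map $F_m$ is a Lipschitz homeomorphism of $X$ onto $Y$ with
\[
\operatorname{Lip}(F_m)\operatorname{Lip}(F_m^{-1})\le\frac{K_m^2(1+2^{1-m})}{1-2^{1-m}K_m^2}.
\]
Since $1\le K_m\le\exp(3\cdot2^{-m})$, the right side tends to $1$ as $m\to\infty$, and the spaces $X$ and $Y$ do not depend on $m$. This proves (i).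
\end{proof}

\begin{thebibliography}{9}

\bibitem{BL} Benyamini and Lindenstrauss, \emph{Geometric Nonlinear Functional Analysis} I.

\bibitem{LT} Lindenstrauss and Tzafriri, \emph{Classical Banach Spaces II}.

\end{thebibliography}
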